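\title{Coherence of polynomial rings depends on the number of variables}

\begin{abstract}
We show that coherence of the polynomial ring $R[x]$ does not imply coherence of $R[x,y]$. More precisely, for every field $k$ and every $m\ge 0$ we construct a commutative $k$-algebra $R$ such that $R[x_1,\dots,x_r]$ is coherent if and only if $r\le m$. The ring $R$ is a trivial extension $C\ltimes(K/C)$ of a domain $C$ with fraction field $K$, where all polynomial rings $C[x_1,\dots,x_r]$ are coherent. Coherence of $R[x_1,\dots,x_r]$ then amounts to finite generation of the ideals $IK[x_1,\dots,x_r]\cap C[x_1,\dots,x_r]$ for finitely generated $I$, and we decide this with local cohomology and a count of codimension.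
\end{abstract}

\section{Introduction}\label{sec:intro}

All rings are commutative with identity. A ring $\Lambda$ is \emph{coherent} if every finitely generated ideal of $\Lambda$ is finitely presented. Equivalently, for all $f_1,\dots,f_s\in\Lambda$ the module of \emph{syzygies} $\{(r_1,\dots,r_s)\in\Lambda^s:\sum r_if_i=0\}$ is finitely generated: a linear equation over $\Lambda$ has finitely many basic solutions. Noetherian rings are coherent. So is a polynomial ring $\Lambda=k[y_1,y_2,\dots]$ in infinitely many variables over a field: the $f_i$ lie in a Noetherian subring $k[y_1,\dots,y_n]$ over which $\Lambda$ is free, so their syzygies over $\Lambda$ are generated by their syzygies over the subring.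

The quotient of a coherent ring by a finitely generated ideal is coherent (see (F3) below). Hence, if $R[x_1,\dots,x_r]$ is coherent, then so is $R[x_1,\dots,x_{r'}]$ for $r'\le r$, and the set of all $r\ge0$ for which $R[x_1,\dots,x_r]$ is coherent is an initial segment of the nonnegative integers. For a Noetherian ring it contains every $r$, by the Hilbert basis theorem. The same holds for two classes of rings that need not be Noetherian: coherent rings of global dimension two (Greenberg--Vasconcelos), and semihereditary rings, that is, rings in which every finitely generated ideal is projective. In general there is no characterization of the rings $R$ for which $R[x]$ is coherent, and the following question has been recorded as open.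

\medskip
\noindent\emph{Let $R$ be a ring such that $R[x]$ is coherent. Is $R[x,x_2,\dots,x_n]$ coherent for every $n\ge2$?}
\medskip

In the classes just listed all numbers of variables behave alike, which suggests that any obstruction to coherence should already be visible in the first variable. It would also be enough to pass from one variable to two for all rings, since this step could then be applied to $R[x]$, $R[x,x_2]$, and so on. The answer is nevertheless negative, and coherence can fail for the first time at any prescribed number of variables.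

For a ring $C$ and a $C$-module $Q$, the \emph{trivial extension} $C\ltimes Q$ is the group $C\oplus Q$ with the multiplication $(a,q)(a',q')=(aa',aq'+a'q)$. Fix a field $k$ and an integer $d\ge2$. In Section~\ref{sec:rings} we construct a $k$-algebra $A=A^{(d)}$ and an element $c\in A$ such that $C=A/cA$ is a domain. Let $K$ be the fraction field of $C$, and put
\[
R^{(d)}=C\ltimes(K/C).
\]

\begin{theorem}\label{thm:three}
For $R=R^{(3)}$, the ring $R[x]$ is coherent, and $R[x,x_2,\dots,x_n]$ is not coherent for any $n\ge2$.
\end{theorem}

\begin{theorem}\label{thm:all}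
For every $d\ge2$, the ring $R^{(d)}[x_1,\dots,x_r]$ is coherent if and only if $r\le d-2$.
\end{theorem}

Thus for each $m\ge0$ the polynomial rings over $R^{(m+2)}$ are coherent exactly in $r\le m$ variables, and coherence in a fixed number of variables never implies coherence in one more. Both theorems rest on the following one.

\begin{theorem}\label{thm:AC}
For every $d\ge2$ and every finite set $X$ of variables, $A[X]$ and $C[X]$ are coherent.
\end{theorem}

The proof has three ingredients. First, the trivial extension translates the problem: when $C[X]$ is coherent, $R[X]$ is coherent if and only if $IK[X]\cap C[X]$ is finitely generated for every finitely generated ideal $I$ of $C[X]$ (Section~\ref{sec:trivial}). Second, $A$ is a flat algebra over $D=k[t_1,\dots,t_d]$ in which the nonzero element $c$ lies in $(t_1^n,\dots,t_d^n)A$ for every $n$. With $d-1$ variables one can impose the equations $t_i=x_it_d$. They make the ideal $(t_1,\dots,t_d)$ principal and $c$ divisible by every power of $t_d$, and the quotients $c/t_d^n$ give infinitely many necessary generators of $IK[X]\cap C[X]$ (Section~\ref{sec:bad}).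 Third, $A$ is an increasing union of Noetherian rings over which it is flat away from $t_1=\dots=t_d=0$, and along this locus it cannot be distinguished from a polynomial ring $B$. Local cohomology turns this into a formula for syzygies and torsion over $A[X]$ in terms of Noetherian subrings of $B[X]$ (Section~\ref{sec:comparison}). The formula gives Theorem~\ref{thm:AC}, and it gives finite generation of $IK[X]\cap C[X]$ as long as the locus $t_1=\dots=t_d=0$ keeps codimension at least two, which is the case for at most $d-2$ variables (Section~\ref{sec:many}). For one variable there is a shorter argument by normality, which proves Theorem~\ref{thm:three} without the codimension count (Section~\ref{sec:one}). Section~\ref{sec:two} shows the construction for $d=2$, where it can be followed by hand.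

\section{Trivial extensions and saturation}\label{sec:trivial}

We use three standard facts about a coherent ring $\Lambda$; see \cite[Ch.~2]{Glaz}.
\begin{enumerate}
\item[(F1)] A finitely generated submodule of a finitely presented $\Lambda$-module is finitely presented.
\item[(F2)] The kernel of a map from a finitely generated module to a finitely presented module is finitely generated. Indeed, the image is finitely presented by (F1).
\item[(F3)] If $J$ is a finitely generated ideal, then $\Lambda/J$ is coherent. Indeed, a finitely generated ideal of $\Lambda/J$ is finitely presented over $\Lambda$ by (F1), and hence over $\Lambda/J$.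
\end{enumerate}

Let $C$ be a domain with fraction field $K$, let $X$ be a finite set of variables, and put $P=C[X]$. The \emph{saturation} of an ideal $I\subset P$ is
\[
I^{\mathrm{sat}}=IK[X]\cap P=\{f\in P:\ \varepsilon f\in I \text{ for some } 0\ne\varepsilon\in C\},
\]
where the second description comes from clearing denominators. Thus $I^{\mathrm{sat}}/I$ is the $C$-torsion submodule of $P/I$. Coherence of $P$ concerns kernels of maps between free modules and gives no control of this torsion. The trivial extension by $K/C$ makes the torsion appear inside a module of syzygies.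

\begin{lemma}\label{lem:trivial}
Let $R=C\ltimes(K/C)$.
\begin{enumerate}
\item[(i)] If $R[X]$ is coherent, then $I^{\mathrm{sat}}$ is finitely generated for every finitely generated ideal $I$ of $P$.
\item[(ii)] If $P$ is coherent and $I^{\mathrm{sat}}$ is finitely generated for every finitely generated ideal $I$ of $P$, then $R[X]$ is coherent.
\end{enumerate}
\end{lemma}

\begin{proof}
Separating the two components of each coefficient gives $R[X]=P\ltimes Q$ with $Q=K[X]/P$. We write $[\kappa]$ for the class in $Q$ of $\kappa\in K[X]$, and $(r,u)$ with $r\in P^s$, $u\in Q^s$ for an element of $R[X]^s$. Let $f_1,\dots,f_s\in P$, let $I=(f_1,\dots,f_s)$, and put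
\[
L_0=\Big\{u\in Q^s:\ \sum f_iu_i=0\Big\}.
\]
If $u=([\kappa_1],\dots,[\kappa_s])\in L_0$, then $\sum f_i\kappa_i$ lies in $P$ and in $IK[X]$, hence in $I^{\mathrm{sat}}$; changing the $\kappa_i$ by elements of $P$ changes the sum by an element of $I$. This defines a $P$-linear map
\[
\theta\colon L_0\to I^{\mathrm{sat}}/I,\qquad \theta(u)=\sum f_i\kappa_i \bmod I,
\]
which is onto because every element of $I^{\mathrm{sat}}$ has the form $\sum f_i\kappa_i$.

(i) The syzygies of $(f_1,0),\dots,(f_s,0)$ are the pairs $(r,u)$ with $\sum r_if_i=0$ and $u\in L_0$. They form a finitely generated $R[X]$-module. The map $(r,u)\mapsto\theta(u)$ from this module onto $I^{\mathrm{sat}}/I$ is $P$-linear. It kills $(0,[\kappa])\cdot(r,u)=(0,([\kappa r_1],\dots,[\kappa r_s]))$, because $\sum f_i\kappa r_i=0$. So it is $R[X]$-linear when $R[X]$ acts on $I^{\mathrm{sat}}/I$ through $R[X]/Q=P$. Therefore $I^{\mathrm{sat}}/I$ is finitely generated over $P$, and so is $I^{\mathrm{sat}}$.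

(ii) Let $(f_i,[\kappa_i])$, $1\le i\le s$, be elements of $R[X]$, and choose $0\ne\varepsilon\in C$ with $\varepsilon\kappa_i\in P$ for all $i$. The module of syzygies is
\[
L=\Big\{(r,u):\ \sum r_if_i=0,\ \ \sum r_i[\kappa_i]+\sum f_iu_i=0\Big\}.
\]
The projection $(r,u)\mapsto r$ has kernel $0\oplus L_0$ on $L$. We treat its image first. The module $L_0$ need not be finitely generated, and the point will be that $\ker\theta$ is generated for free by lifts of generators of the image.

Let $Z=\{r\in P^s:\sum r_if_i=0\}$, which is finitely generated because $P$ is coherent. The image of $L$ is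
\[
Z_1=\Big\{r\in Z:\ \sum r_i[\kappa_i]\in IQ\Big\}=\Big\{r\in Z:\ \sum r_i\kappa_i\in P+IK[X]\Big\}.
\]
Multiplying by $\varepsilon$, a unit of $K$, turns the condition into $\sum r_i(\varepsilon\kappa_i)\in(\varepsilon P+IK[X])\cap P=\varepsilon P+I^{\mathrm{sat}}$. So $Z_1$ is the kernel of the map $Z\to P/(\varepsilon P+I^{\mathrm{sat}})$, $r\mapsto\sum r_i(\varepsilon\kappa_i)$. The target is finitely presented because $I^{\mathrm{sat}}$ is finitely generated, so $Z_1$ is finitely generated by (F2). This description also shows $\varepsilon Z\subset Z_1$.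

Lift finitely many generators of $Z_1$ to $L$, and let $L'$ be the $R[X]$-submodule that the lifts generate. It maps onto $Z_1$, so $L=L'+(0\oplus L_0)$. Let $u\in\ker\theta$. Its entries have representatives $\mu_i\in K[X]$ with $\sum f_i\mu_i=\sum f_ip_i$ for some $p_i\in P$; replacing $\mu_i$ by $\mu_i-p_i$, we may assume $\sum f_i\mu_i=0$. Clearing denominators, $\mu=\delta^{-1}z$ with $0\ne\delta\in C$ and $z\in Z$. Since $\varepsilon z\in Z_1$, there is an element $(\varepsilon z,u')\in L'$, and
\[
(0,[\delta^{-1}\varepsilon^{-1}])\cdot(\varepsilon z,u')=(0,[\delta^{-1}z])=(0,u)\in L'.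
\]
Hence $0\oplus\ker\theta\subset L'$, and $L/L'$ is a quotient of $L_0/\ker\theta\cong I^{\mathrm{sat}}/I$, which is finitely generated. So $L$ is finitely generated.
\end{proof}

\begin{example}
If $C$ is a Noetherian domain, then (ii) applies for every $X$; for instance, all polynomial rings $(\mathbb Z\ltimes\mathbb Q/\mathbb Z)[X]$ are coherent. If $C$ is a coherent domain and $X=\emptyset$, every saturation is $0$ or $C$, so $C\ltimes(K/C)$ is coherent.
\end{example}

By Lemma~\ref{lem:trivial} we must find a domain $C$ whose polynomial rings are coherent, and in which saturations of finitely generated ideals first fail to be finitely generated at $d-1$ variables.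

\section{The smallest case}\label{sec:two}

Let $d=2$ and $D=k[t_1,t_2]$. We look for a domain $C\supset D$ such that the ideal of $C[x]$ generated by $f=t_2x-t_1$ has a saturation that is not finitely generated. This saturation is the ideal $J$ of polynomials vanishing at $t_1/t_2$, and $ax^n+b$ lies in $J$ exactly when $at_1^n+bt_2^n=0$. The Koszul solutions $(a,b)=g\cdot(t_2^n,-t_1^n)$ with $g\in C$ give $g((t_2x)^n-t_1^n)$, a multiple of $f$. So we need other solutions for every $n$, and we obtain them by admitting $t_2^n\zeta_n$ and $t_1^n\zeta_n$ into $C$ but not $\zeta_n$ itself. Work inside $B=D[\zeta_1,\zeta_2,\dots]$, graded with $D$ in degree $0$ and each $\zeta_n$ in degree $1$, and let $V=\bigoplus_nD\zeta_n$ be the part of degree one.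

\emph{A first attempt fails.} Let $C'=D[t_1^n\zeta_n,\,t_2^n\zeta_n:n\ge1]$, with degree-one part $V'=\bigoplus_n(t_1^n,t_2^n)\zeta_n$. The syzygies of $(t_1,t_2)$ over $C'$ form a graded module. In degree $0$ it is $D\cdot(t_2,-t_1)$, and in degree $1$ it consists of the $g\cdot(t_2,-t_1)$ with $g\in V$ and $t_1g,t_2g\in V'$. If the module were finitely generated, then $\{g\in V:t_1g,t_2g\in V'\}/V'$ would be finitely generated over $D$. This quotient is a direct sum over $n$, and the $n$-th summand contains the nonzero class of $(t_1t_2)^{n-1}\zeta_n$. So $C'$ is not coherent.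

\emph{The repair.} We force these infinitely many classes to coincide by adjoining the elements $\zeta_n-t_1t_2\zeta_{n+1}$:
\[
C=D\big[\,t_2^n\zeta_n,\ t_1^n\zeta_n,\ \zeta_n-t_1t_2\zeta_{n+1}\ :\ n\ge1\,\big]\subset B .
\]
The degree-one part $\overline W$ of $C$ is the $D$-span of the listed generators. Let $\lambda\colon V\to D_{t_1t_2}$ be the surjective $D$-linear map with $\lambda(\zeta_n)=(t_1t_2)^{-n}$. It kills each $\zeta_n-t_1t_2\zeta_{n+1}$, and these elements span its kernel, because modulo them every element of $V$ has the form $g\zeta_N$ with $g\in D$. Moreover $\lambda(t_2^n\zeta_n)=t_1^{-n}$ and $\lambda(t_1^n\zeta_n)=t_2^{-n}$. Hence $\lambda$ induces an isomorphism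
\[
V/\overline W\ \cong\ H:=D_{t_1t_2}/(D_{t_1}+D_{t_2}),
\]
and $H$ has the $k$-basis $t_1^{-a}t_2^{-b}$ with $a,b\ge1$. Two properties of $H$ drive the whole paper. The elements of $H$ killed by $t_1$ and $t_2$ form the line spanned by $t_1^{-1}t_2^{-1}$; so in degree one the syzygies of $(t_1,t_2)$ over $C$ need the single new generator $\zeta_1\cdot(t_2,-t_1)$, and the defect of $C'$ is gone. On the other hand, every element of $H$ is killed by a power of $t_2$, but no one power kills $H$; this is what makes $J$ large.

\emph{The ideal $J$ is not finitely generated.} The ring $B[x]/(f)$ is a polynomial ring (eliminate $t_1$), so it embeds in its localization at $t_2$, which is $B[1/t_2]$ with $x=t_1/t_2$. Hence every element of $J$ is $fh$ for a unique $h\in B[x]$, and $J$ is homogeneous when $\deg x=0$. In degree $0$ it is $fD[x]$. Send an element $fh\in J$ of degree one to the image of $h\in V[x]$ in $H[x]$. This $D[x]$-linear map kills $fD[x]\cdot\overline W[x]$. If $J$ were finitely generated, it would have finitely many homogeneous generators, the image in $H[x]$ would be generated over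 $D[x]$ by the images of the generators of degree one, and it would be killed by some $t_2^s$. But $J$ contains
\[
q_n=(t_2^n\zeta_n)x^n-t_1^n\zeta_n=f\cdot\zeta_n\sum_{a=0}^{n-1}(t_2x)^at_1^{\,n-1-a},
\]
whose image in $H[x]$ has constant coefficient $t_1^{-1}t_2^{-n}$, and this is not killed by $t_2^{n-1}$. Taking $n=s+1$ gives a contradiction.

What remains for $d=2$ is coherence of $C[X]$. The ring $C$ is not flat over $D$, so we present it as a quotient of a ring that is. With $w_1^{(n)}=t_2^n\zeta_n$, $w_2^{(n)}=-t_1^n\zeta_n$ and $z^{(n)}=\zeta_n-t_1t_2\zeta_{n+1}$ one has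
\[
w_1^{(n)}=t_1w_1^{(n+1)}+t_2^nz^{(n)},\qquad w_2^{(n)}=t_2w_2^{(n+1)}-t_1^nz^{(n)},\qquad t_1^nw_1^{(n)}+t_2^nw_2^{(n)}=0 .
\]
The ring $A$ of the next section is defined by the first two families of relations, and $c$ is the left side of the third.

\section{The rings $A$, $B$ and $C$}\label{sec:rings}

From now on $d\ge2$, $D=k[t_1,\dots,t_d]$ and $\mathfrak m=(t_1,\dots,t_d)$. Suppose that an element $c$ of a flat $D$-algebra can be written as $c=\sum_it_i^nw_i^{(n)}$ for every $n$. Then the vector with entries $w_i^{(n)}-t_iw_i^{(n+1)}$ is a syzygy of $t_1^n,\dots,t_d^n$. Syzygies of a regular sequence are generated by the Koszul ones, and this persists under flat base change, so $w_i^{(n)}-t_iw_i^{(n+1)}=\sum_jt_j^nz_{ij}^{(n)}$ for an antisymmetric matrix $(z^{(n)}_{ij})$ with zero diagonal. We take these equations as the definition.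

For $n\ge1$ let $A_n$ be the polynomial ring
\[
A_n=D\big[\,w_i^{(n)}\ (1\le i\le d),\ \ z_{ij}^{(l)}\ (1\le i<j\le d,\ 1\le l<n)\,\big],
\]
with the conventions $z_{ji}^{(l)}=-z_{ij}^{(l)}$ and $z_{ii}^{(l)}=0$. Let $A_n\to A_{n+1}$ be the $D$-algebra map that fixes the $z_{ij}^{(l)}$ and sends
\begin{equation}\label{eq:transition}
w_i^{(n)}\longmapsto t_iw_i^{(n+1)}+\sum_jt_j^nz_{ij}^{(n)},
\end{equation}
and put $A=\varinjlim A_n$. In $\sum_{i,j}t_i^nt_j^nz_{ij}^{(n)}$ the terms for $(i,j)$ and $(j,i)$ cancel, so $\sum_it_i^nw_i^{(n)}$ maps to $\sum_it_i^{n+1}w_i^{(n+1)}$. Hence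
\[
c=\sum_it_i^nw_i^{(n)}\in A
\]
does not depend on $n$.

Since $c\in\mathfrak m^nA$ for all $n$, the quotients $A/\mathfrak m^sA$ do not see $c$, and we compare $A$ with a simpler flat $D$-algebra in which $c$ is zero. There the vector $(w_i^{(n)})$ is itself a syzygy of $t_1^n,\dots,t_d^n$ and so has Koszul form. Accordingly let
\[
B_n=D\big[\zeta_{ij}^{(l)}\ (i<j,\ 1\le l\le n)\big],\qquad B=\bigcup_nB_n,
\]
be polynomial rings with the same antisymmetry conventions, and define $D$-algebra maps $\Phi_n\colon A_n\to B_n$ by
\[
w_i^{(n)}\longmapsto\sum_jt_j^n\zeta_{ij}^{(n)},\qquad z_{ij}^{(l)}\longmapsto\zeta_{ij}^{(l)}-t_it_j\zeta_{ij}^{(l+1)}\quad(l<n).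
\]
They are compatible with \eqref{eq:transition}, because
\[
t_i\sum_jt_j^{n+1}\zeta_{ij}^{(n+1)}+\sum_jt_j^n\big(\zeta_{ij}^{(n)}-t_it_j\zeta_{ij}^{(n+1)}\big)=\sum_jt_j^n\zeta_{ij}^{(n)} .
\]
So they define $\Phi\colon A\to B$, and $\Phi(c)=\sum_{i,j}t_i^nt_j^n\zeta_{ij}^{(n)}=0$. Put $C_n=A_n/cA_n$ and $C=A/cA$.

\begin{lemma}\label{lem:rings}
Let $n\ge1$ and $1\le e\le d$.
\begin{enumerate}
\item[(a)] $A_{n+1}[1/t_e]$ is a polynomial ring over $A_n[1/t_e]$. The map $A_n\to A_{n+1}$ is injective, $A$ is a domain and flat over $D$, and $A[1/t_e]$ is a polynomial ring over $A_n[1/t_e]$.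
\item[(b)] $\Phi$ induces isomorphisms $A/\mathfrak m^sA\cong B/\mathfrak m^sB$ for all $s\ge1$.
\item[(c)] $C_n[1/t_e]$ is a polynomial ring over $D[1/t_e]$, and $B_n[1/t_e]$ is, via $\Phi_n$, a polynomial ring over $C_n[1/t_e]$.
\item[(d)] $\ker\Phi_n=cA_n$ and $\ker\Phi=cA$. Thus $C\cong\Phi(A)\subset B$ is a domain containing $D$, and it is the increasing union of the domains $C_n\cong\Phi_n(A_n)\subset B_n$. Moreover $C[1/t_e]$ is a polynomial ring over $C_n[1/t_e]$.
\end{enumerate}
\end{lemma}

\begin{proof}
We use repeatedly that, in a polynomial ring, a variable $y$ may be replaced by $uy+g$, where $u$ is a unit of the coefficient ring and $g$ is a polynomial in the other variables.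

(a) In $A_{n+1}[1/t_e]$ we have, for $i\ne e$,
\[
w_i^{(n)}=t_e^nz_{ie}^{(n)}+t_iw_i^{(n+1)}+\sum_{j\ne e}t_j^nz_{ij}^{(n)},
\]
so the variables $\pm z_{ie}^{(n)}$ may be replaced by the $w_i^{(n)}$, $i\ne e$. Written in the new variables, $z_{ie}^{(n)}$ does not involve $w_e^{(n+1)}$. Hence $w_e^{(n)}=t_ew_e^{(n+1)}-\sum_{j}t_j^nz_{je}^{(n)}$ may replace $w_e^{(n+1)}$. Now all variables of $A_n$ occur among the variables, and the remaining ones are $w_i^{(n+1)}$ $(i\ne e)$ and $z_{ij}^{(n)}$ $(i<j;\ i,j\ne e)$. This is the first claim, and the last claim follows by iteration. Injectivity follows since $A_n\subset A_n[1/t_e]$. Finally, $A$ is an increasing union of domains that are free over $D$.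

(b) Modulo $\mathfrak m$ the map \eqref{eq:transition} sends every $w_i^{(n)}$ to $0$, because $n\ge1$. So $A/\mathfrak mA$ is the polynomial ring $k[z_{ij}^{(l)}:l\ge1]$, and $\Phi$ maps it isomorphically to $B/\mathfrak mB=k[\zeta_{ij}^{(l)}:l\ge1]$ by $z_{ij}^{(l)}\mapsto\zeta_{ij}^{(l)}$. Flatness of $A$ over $D$ gives $\mathfrak m^sA/\mathfrak m^{s+1}A\cong(\mathfrak m^s/\mathfrak m^{s+1})\otimes_kA/\mathfrak mA$, and flatness of $B$ gives the same formula for $B$. So $\Phi$ is an isomorphism on these layers, and the claim follows by induction on $s$ and the five lemma.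

(c) Since $c=t_e^nw_e^{(n)}+\sum_{i\ne e}t_i^nw_i^{(n)}$ may replace $w_e^{(n)}$ in $A_n[1/t_e]$, the ring $C_n[1/t_e]$ is the polynomial ring over $D[1/t_e]$ in $w_i^{(n)}$ $(i\ne e)$ and $z_{ij}^{(l)}$ $(l<n)$. In $B_n$ replace $\zeta_{ij}^{(l)}$ by $\Phi(z_{ij}^{(l)})=\zeta_{ij}^{(l)}-t_it_j\zeta_{ij}^{(l+1)}$ for $l=1,\dots,n-1$, in this order. After inverting $t_e$, replace $\pm\zeta_{ie}^{(n)}$ by $\Phi(w_i^{(n)})=t_e^n\zeta_{ie}^{(n)}+\sum_{j\ne e}t_j^n\zeta_{ij}^{(n)}$ for $i\ne e$. The images of the variables of $C_n[1/t_e]$ are now part of a system of variables of $B_n[1/t_e]$ over $D[1/t_e]$.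

(d) Let $a\in A_n$ with $\Phi_n(a)=0$. By (c) with $e=1$, there are $\rho\ge0$ and $b\in A_n$ with $t_1^\rho a=cb$. The element $t_1$ is prime in $A_n$ and does not divide $c$, because $c$ has the term $t_2^nw_2^{(n)}$. So $t_1^\rho$ divides $b$, and $a\in cA_n$. The statement for $\Phi$ follows, as every element of $A$ lies in some $A_n$ and $B_n\subset B$. The last claim is the last claim of (a) modulo $c$.
\end{proof}

For $d=2$, part (d) identifies $C$ with the ring of Section~\ref{sec:two}, with $\zeta_n=\zeta_{12}^{(n)}$. The hypothesis $d\ge2$ entered in (d); for $d=1$ one has $c=t_1w_1^{(1)}$, and $A/cA$ is not a domain.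

\begin{remark}\label{rem:z}
The variables $z$ are what make (a) true. Without them the transition map would be $w_i\mapsto t_iw_i'$, which for $i\ne e$ is not flat after inverting $t_e$: the syzygy $(w_i',-1)$ of the pair $(t_i,t_iw_i')$ is not a multiple of the image $(t_iw_i',-t_i)$ of the Koszul syzygy of $(t_i,w_i)$.
\end{remark}

\section{A saturation that is not finitely generated}\label{sec:bad}

For $d>2$ one variable cannot relate all the $t_i$ to $t_d$, so we use $d-1$ variables. In place of the module $H$ of Section~\ref{sec:two} we work with the degree-one part of $A$, which is flat over $D$.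

\begin{proposition}\label{prop:bad}
Let $X=\{x_1,\dots,x_{d-1}\}$ and $I=(t_dx_i-t_i:1\le i<d)\subset C[X]$. Then $I^{\mathrm{sat}}$ is not finitely generated.
\end{proposition}

\begin{proof}
The ideal $IK[X]$ is generated by the $x_i-t_i/t_d$, so $J=I^{\mathrm{sat}}$ is the kernel of the map $C[X]\to C[1/t_d]$, $x_i\mapsto t_i/t_d$. Grade $A_n$ by giving $D$ degree $0$ and all $w$, $z$ degree $1$. The maps \eqref{eq:transition} preserve degrees, so $A$ is graded, with $D$ in degree $0$ and $W=\varinjlim W_n$ in degree $1$, where $W_n$ is the free $D$-module on the variables of $A_n$. In particular $W$ is flat over $D$. As $c\in W$, the ring $C$ is graded, with $D$ in degree $0$ and $\overline W=W/Dc$ in degree $1$. Let $\deg x_i=0$. Then $J$ is homogeneous; let $J_0\subset D[X]$ and $J_1\subset\overline W[X]$ be its parts of degrees $0$ and $1$. Put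
\[
D'=D[X]/J_0\cong D[t_1/t_d,\dots,t_{d-1}/t_d]=k[t_d,\ t_1/t_d,\dots,t_{d-1}/t_d].
\]
This is a polynomial ring in $d$ variables, one of which is $t_d$, and $D'[1/t_d]=D[1/t_d]$. The module $W'=W\otimes_DD'$ is flat, hence torsion-free, over $D'$. Also $c\ne0$ in $W'$, because $W'[1/t_d]=W[1/t_d]\subset A[1/t_d]$ and $c$ is a nonzero element of the domain $A$. Finally $\overline W[X]/J_0\overline W[X]=\overline W\otimes_DD'=W'/D'c$.

Suppose that $J$ is finitely generated. The homogeneous components of the generators lie in $J$, so $J$ has finitely many homogeneous generators, and $J_1$ is the sum of $J_0\overline W[X]$ and the $D[X]$-span of the generators of degree one. So the image of $J_1$ in $W'/D'c$ is finitely generated over $D'$. Put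
\[
q_n=\sum_{i<d}x_i^nw_i^{(n)}+w_d^{(n)} .
\]
Under $x_i\mapsto t_i/t_d$ the element $q_n$ goes to $t_d^{-n}\sum_it_i^nw_i^{(n)}=t_d^{-n}c=0$ in $C[1/t_d]$, so $q_n\in J_1$. In $W'$ we have $t_i=x_it_d$ for $i<d$, so $t_d^nq_n=c$. The submodule of $W'/D'c$ generated by all $q_n$ lies in the image of $J_1$, so it is finitely generated, $D'$ being Noetherian. Each of its elements is killed by a power of $t_d$, so it is killed by one power $t_d^s$. Hence $t_d^sq_{s+1}=gc=g\,t_d^{s+1}q_{s+1}$ in $W'$ for some $g\in D'$, that is, $t_d^s(1-gt_d)q_{s+1}=0$. Since $t_d$ is not a unit of $D'$, we have $1-gt_d\ne0$. As $W'$ is torsion-free, $q_{s+1}=0$, and then $c=t_d^{s+1}q_{s+1}=0$ in $W'$, a contradiction.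
\end{proof}

\begin{corollary}\label{cor:bad}
$R^{(d)}[x_1,\dots,x_r]$ is not coherent for $r\ge d-1$.
\end{corollary}

\begin{proof}
For $r=d-1$ combine Lemma~\ref{lem:trivial}(i) with Proposition~\ref{prop:bad}. For $r\ge d$, the quotient by the finitely generated ideal $(x_d,\dots,x_r)$ is $R^{(d)}[x_1,\dots,x_{d-1}]$, and (F3) applies.
\end{proof}

\section{Comparison with $B$ and coherence of $A[X]$}\label{sec:comparison}

Fix a finite set $X$ of variables and put
\[
S_n=A_n[X],\qquad S=A[X],\qquad T_n=B_n[X],\qquad T=B[X].
\]
We regard $T_n$ as an $S_n$-algebra and $T$ as an $S$-algebra through $\Phi$. The ring $T$ is free over the Noetherian ring $T_n$, so syzygies over $T$ are understood as in the introduction. The ring $S$ is not flat over $S_n$ (see Example~\ref{ex:tor}), and new syzygies, measured by $\operatorname{Tor}_1^{S_n}(-,S)$, do appear. By Lemma~\ref{lem:rings}(a) they are concentrated along $\mathfrak m$, and by Lemma~\ref{lem:rings}(b) the rings $S$ and $T$ agree to every finite order along $\mathfrak m$. One cannot simply replace $S$ by $T$ in the Tor module, since $c=0$ creates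 syzygies over $T$ away from $\mathfrak m$. The tool that isolates the part concentrated along $\mathfrak m$ is the \v{C}ech complex.

\subsection*{Local cohomology}
A $D$-module $M$ is \emph{$\mathfrak m$-torsion} if each element is killed by a power of $\mathfrak m$; equivalently, $M_{t_e}=0$ for all $e$. Let $\Gamma_{\mathfrak m}(M)$ be the largest $\mathfrak m$-torsion submodule. The \v{C}ech complex
\[
\check{\mathcal C}\colon\quad D\to\bigoplus_eD_{t_e}\to\bigoplus_{e<e'}D_{t_et_{e'}}\to\dots\to D_{t_1\cdots t_d},
\]
in cohomological degrees $0,\dots,d$, is the tensor product of the complexes $D\to D_{t_e}$. Its terms are flat. Put $H^p_{\mathfrak m}(M)=H^p(\check{\mathcal C}\otimes_DM)$. We use the following facts.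
\begin{enumerate}
\item[(C1)] $H^0_{\mathfrak m}(M)=\Gamma_{\mathfrak m}(M)$.
\item[(C2)] Every $H^p_{\mathfrak m}(M)$ is $\mathfrak m$-torsion, because $D\to D_{t_e}$ becomes an isomorphism after inverting $t_e$.
\item[(C3)] If $M$ is $\mathfrak m$-torsion, then $\check{\mathcal C}\otimes_DM=M$, so $H^0_{\mathfrak m}(M)=M$ and $H^p_{\mathfrak m}(M)=0$ for $p>0$.
\item[(C4)] $H^p(\check{\mathcal C})=0$ for $p\ne d$, because $t_1,\dots,t_d$ is a regular sequence. We put $H=H^d(\check{\mathcal C})$; for $d=2$ this is the module $H$ of Section~\ref{sec:two}.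
\end{enumerate}
Let $\Lambda$ be a $D$-algebra and $F=F_\bullet$ a bounded complex of $\Lambda$-modules in homological degrees $q\ge0$. Give $\check{\mathcal C}^p\otimes_DF_q$ the total degree $q-p$, and put $\mathbb H_j(F)=H_j(\operatorname{Tot}(\check{\mathcal C}\otimes_DF))$. Filter the total complex by the subcomplexes $\bigoplus_{p'\ge p}\check{\mathcal C}^{p'}\otimes_DF$. Since the $\check{\mathcal C}^p$ are flat, the first page of the resulting spectral sequence of $\Lambda$-modules is $\check{\mathcal C}^p\otimes_DH_q(F)$, and
\[
E_2^{p,q}=H^p_{\mathfrak m}(H_q(F))\ \Longrightarrow\ \mathbb H_{q-p}(F),\qquad d_\rho\colon E_\rho^{p,q}\to E_\rho^{p+\rho,\,q+\rho-1}.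
\]

\begin{lemma}\label{lem:ss}
\begin{enumerate}
\item[(a)] If $H_q(F)$ is $\mathfrak m$-torsion for all $q\ge2$, then $\mathbb H_1(F)\cong\Gamma_{\mathfrak m}(H_1(F))$, and there is an exact sequence $0\to H^1_{\mathfrak m}(H_1(F))\to\mathbb H_0(F)\to\Gamma_{\mathfrak m}(H_0(F))$.
\item[(b)] If $H_q(F)$ is $\mathfrak m$-torsion for all $q\ge1$, then $\mathbb H_1(F)\cong H_1(F)$ and $\mathbb H_0(F)\cong\Gamma_{\mathfrak m}(H_0(F))$.
\end{enumerate}
All maps are $\Lambda$-linear.
\end{lemma}

\begin{proof}
Let $\rho\ge2$ throughout. No nonzero $d_\rho$ ends in a column $p\le1$, since it would start at $p-\rho<0$.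

(a) By (C3), $E_2^{p,q}=0$ for $p\ge1$ and $q\ge2$. In total degree $1$ the positions are $(p,p+1)$, and only $(0,1)$ can be nonzero. The differentials from it end at $(\rho,\rho)$, where the page is zero. So $\mathbb H_1(F)\cong E_2^{0,1}$. In total degree $0$ only $(0,0)$ and $(1,1)$ can be nonzero. The differentials from $(1,1)$ end at $(\rho+1,\rho)$, where the page is zero. So $\mathbb H_0(F)$ has the submodule $E_\infty^{1,1}=E_2^{1,1}$, with quotient $E_\infty^{0,0}\subset E_2^{0,0}$.

(b) Now $E_2^{p,q}=0$ for $p,q\ge1$, and $\Gamma_{\mathfrak m}(H_1(F))=H_1(F)$. In total degree $0$ only $(0,0)$ remains, and the differentials from it end at $(\rho,\rho-1)$, where the page is zero.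
\end{proof}

\subsection*{The comparison}
The ring $S_n$ is a polynomial ring in finitely many variables over a field, so it is Noetherian of finite global dimension. Hence a finitely generated $S_n$-module has a finite resolution by finitely generated projective modules, and any initial segment of such a resolution can be prescribed.

\begin{proposition}\label{prop:compare}
Let $N$ be a finitely generated $S_n$-module and $M=\operatorname{Tor}_1^{S_n}(N,T_n)$.
\begin{enumerate}
\item[(a)] $\operatorname{Tor}_1^{S_n}(N,S)\cong\Gamma_{\mathfrak m}(M)\otimes_{T_n}T$ as $S$-modules.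
\item[(b)] $\Gamma_{\mathfrak m}(N\otimes_{S_n}S)\cong G\otimes_{T_n}T$ as $S$-modules, for a $T_n$-module $G$ with an exact sequence $0\to H^1_{\mathfrak m}(M)\to G\to\Gamma_{\mathfrak m}(N\otimes_{S_n}T_n)$.
\item[(c)] If $cN=0$, then $M_{t_e}\cong N_{t_e}\otimes_{C_n[1/t_e]}B_n[1/t_e]$ as $B_n$-modules for each $e$.
\end{enumerate}
\end{proposition}

\begin{proof}
Let $F\to N$ be a finite resolution by finitely generated projective $S_n$-modules, and write $F_\Lambda=F\otimes_{S_n}\Lambda$ for an $S_n$-algebra $\Lambda$, so that $H_q(F_\Lambda)=\operatorname{Tor}_q^{S_n}(N,\Lambda)$.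

\emph{Step 1: $\mathbb H_j(F_S)\cong\mathbb H_j(F_{T_n})\otimes_{T_n}T$.} We first show that $\check{\mathcal C}\otimes_DS\to\check{\mathcal C}\otimes_DT$ is a quasi-isomorphism. As $S$ and $T$ are flat over $D$, (C4) shows that the cohomology is concentrated in degree $d$, where the map is $H\otimes_DS\to H\otimes_DT$. By (C2), $H$ is the union of the submodules $H_s=(0:_H\mathfrak m^s)$, and
\[
H_s\otimes_DS=H_s\otimes_{D/\mathfrak m^s}S/\mathfrak m^sS\ \cong\ H_s\otimes_{D/\mathfrak m^s}T/\mathfrak m^sT=H_s\otimes_DT
\]
by Lemma~\ref{lem:rings}(b). Passing to the colimit over $s$ gives the claim. The total complex of $\check{\mathcal C}\otimes_DF_S$ is that of $(\check{\mathcal C}\otimes_DS)\otimes_{S_n}F$, the same holds with $T$ for $S$, and tensoring with a bounded complex of projectives preserves quasi-isomorphisms. So $\mathbb H_j(F_S)\cong\mathbb H_j(F_T)$, linearly over $S$. Finally $\mathbb H_j(F_T)=\mathbb H_j(F_{T_n})\otimes_{T_n}T$, since $T$ is flat over $T_n$.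

\emph{Step 2: the left side.} By Lemma~\ref{lem:rings}(a), $S[1/t_e]$ is flat over $S_n[1/t_e]$, hence over $S_n$. So $H_q(F_S)_{t_e}=0$ for $q\ge1$ and all $e$, and Lemma~\ref{lem:ss}(b) gives $\mathbb H_1(F_S)\cong\operatorname{Tor}_1^{S_n}(N,S)$ and $\mathbb H_0(F_S)\cong\Gamma_{\mathfrak m}(N\otimes_{S_n}S)$.

\emph{Step 3: the right side.} Put $S'=S_n[1/t_e]$. By Lemma~\ref{lem:rings}(c), $T_n[1/t_e]$ is flat over $S'/cS'$, so
\begin{equation}\label{eq:tor}
H_q(F_{T_n})_{t_e}\cong\operatorname{Tor}_q^{S'}(N_{t_e},S'/cS')\otimes_{S'/cS'}T_n[1/t_e].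
\end{equation}
Since $c$ is a nonzero element of the domain $S'$, the module $S'/cS'$ has the free resolution $0\to S'\xrightarrow{c}S'$, and \eqref{eq:tor} vanishes for $q\ge2$. Lemma~\ref{lem:ss}(a) gives $\mathbb H_1(F_{T_n})\cong\Gamma_{\mathfrak m}(M)$ and the exact sequence in (b) for $G=\mathbb H_0(F_{T_n})$. Together with Steps 1 and 2 this proves (a) and (b).

For (c), the same resolution shows that $\operatorname{Tor}_1^{S'}(N_{t_e},S'/cS')$ is the kernel of $c$ on $N_{t_e}$, which is $N_{t_e}$. Insert this in \eqref{eq:tor} and use that $S'/cS'=C_n[1/t_e][X]$ and $T_n[1/t_e]=B_n[1/t_e][X]$.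
\end{proof}

\begin{example}\label{ex:tor}
Let $X=\emptyset$ and $n=1$, and write $w_i=w_i^{(1)}$. For $N=A_1/(t_1,\dots,t_d,w_1)$ the Koszul complex is a resolution. If $\Lambda$ is an $A_1$-algebra that is flat over $D$ and $w_1\in\mathfrak m\Lambda$, then $\operatorname{Tor}_1^{A_1}(N,\Lambda)$ is the kernel of $w_1$ on $\Lambda/\mathfrak m\Lambda$, which is $\Lambda/\mathfrak m\Lambda$. This applies to $A$, by \eqref{eq:transition}, and to $B_1$. So $A$ is not flat over $A_1$, and (a) reads $A/\mathfrak mA\cong B/\mathfrak mB$. Now let $d=2$ and $N=A_1/(w_1,w_2)$. The syzygies of $(\Phi(w_1),\Phi(w_2))=(t_2\zeta_1,-t_1\zeta_1)$ over $B_1$ are generated by $(t_1,t_2)$, and the Koszul syzygy is $\zeta_1\cdot(t_1,t_2)$. So $M\cong B_1/\zeta_1B_1=D$ records the relation $\Phi(c)=0$, which does not hold in $A$. Here $\Gamma_{\mathfrak m}(M)=0$, and (a) gives $\operatorname{Tor}_1^{A_1}(N,A)=0$.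
\end{example}

The modules on the right in Proposition~\ref{prop:compare} are $T$-modules, and $S\to T$ is not surjective. Torsion restores finiteness over $S$.

\begin{lemma}\label{lem:transfer}
If $G$ is a finitely generated $\mathfrak m$-torsion $T_n$-module, then $G\otimes_{T_n}T$ is a finitely generated $S$-module.
\end{lemma}

\begin{proof}
Some $\mathfrak m^s$ kills the generators of $G$, so $G\otimes_{T_n}T$ is finitely generated over $T/\mathfrak m^sT$, which is $S/\mathfrak m^sS$ by Lemma~\ref{lem:rings}(b).
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:AC}]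
Let $f_1,\dots,f_s\in S$, and choose $n$ with all $f_i\in S_n$. Let $N=S_n/(f_1,\dots,f_s)S_n$, and take a resolution $F$ of $N$ by finitely generated projectives that begins with $S_n^s\xrightarrow{(f_i)}S_n$. If $Z\subset S^s$ is the module of syzygies of the $f_i$ over $S$, then
\[
Z/\operatorname{im}(F_2\otimes_{S_n}S)=\operatorname{Tor}_1^{S_n}(N,S)\cong\Gamma_{\mathfrak m}(M)\otimes_{T_n}T
\]
by Proposition~\ref{prop:compare}(a). Since $T_n$ is Noetherian, $M$ and $\Gamma_{\mathfrak m}(M)$ are finitely generated over $T_n$, so the quotient is finitely generated over $S$ by Lemma~\ref{lem:transfer}. As $F_2\otimes_{S_n}S$ is finitely generated, so is $Z$. Thus $A[X]$ is coherent, and $C[X]=A[X]/(c)$ is coherent by (F3).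
\end{proof}

\section{One variable: normality}\label{sec:one}

In one variable $K[x]$ is a principal ideal domain, and a saturation is controlled by the coefficients of one polynomial, provided that Gauss's lemma is available. We recall it for a valuation $v$ of $K$: if $v(g)$ denotes the minimum of $v$ on the coefficients of $g\in K[x]$, then $v(gh)=v(g)+v(h)$. To see this, scale nonzero $g$ and $h$ so that $v(g)=v(h)=0$; their reductions over the residue field are nonzero, and so is the product.

\begin{lemma}\label{lem:gauss}
Let $C$ be a coherent, integrally closed domain with fraction field $K$. Then $I^{\mathrm{sat}}$ is finitely generated for every finitely generated ideal $I$ of $C[x]$.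
\end{lemma}

\begin{proof}
Let $I\ne0$, and write $IK[x]=gK[x]$ with $0\ne g=\sum a_ix^i\in C[x]$. Put $L=\{y\in K:ya_i\in C\text{ for all }i\}$. If $h\in L[x]$, then $gh\in C[x]$. Conversely, let $h=\sum h_jx^j\in K[x]$ with $gh\in C[x]$. An integrally closed domain is the intersection of the valuation rings of $K$ that contain it, and for each corresponding valuation $v(a_ih_j)\ge v(g)+v(h)=v(gh)\ge0$. So $a_ih_j\in C$ for all $i,j$, and $h\in L[x]$. Hence $I^{\mathrm{sat}}=g\cdot L[x]$. Let $a$ be a nonzero coefficient of $g$. Then $y\mapsto ay$ maps $L$ isomorphically onto the kernel of the map $C\to\bigoplus_iC/aC$, $b\mapsto(ba_i)_i$, which is finitely generated by (F2). So $L$ is finitely generated over $C$, and $g\cdot L[x]$ over $C[x]$.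
\end{proof}

Call a domain \emph{affine} if it is finitely generated as a $k$-algebra. For an affine domain $\mathcal O$, the dimension is the transcendence degree of the fraction field over $k$; every prime $\mathfrak p$ satisfies $\operatorname{ht}\mathfrak p=\dim\mathcal O-\dim\mathcal O/\mathfrak p$; and the normalization is a finite $\mathcal O$-module. By Serre's criterion, a Cohen--Macaulay domain whose localizations at primes of height at most one are regular is integrally closed.

\begin{lemma}\label{lem:normal}
If $d\ge3$, then $C=A/cA$ is integrally closed.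
\end{lemma}

\begin{proof}
The affine domain $C_n=A_n/cA_n$ is a hypersurface, hence Cohen--Macaulay, of dimension $\dim A_n-1$. Since $c\in\mathfrak mA_n$, we have $C_n/\mathfrak mC_n=A_n/\mathfrak mA_n$, of dimension $\dim A_n-d=\dim C_n-(d-1)$. So a prime of $C_n$ containing $\mathfrak m$ has height at least $d-1\ge2$. A prime of height at most one therefore misses some $t_e$, and $C_n[1/t_e]$ is regular by Lemma~\ref{lem:rings}(c). So $C_n$ is integrally closed. An element of $K$ that is integral over $C=\bigcup C_n$ lies in the fraction field of some $C_n$ and is integral over it, so it lies in $C_n$.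
\end{proof}

The hypothesis $d\ge3$ is needed. For $d=2$, in the notation of Section~\ref{sec:two}, the element $y=t_1t_2\zeta_2\in K$ satisfies $y^2=(t_1^2\zeta_2)(t_2^2\zeta_2)\in C$, while $y\notin C$ because $\lambda(y)=t_1^{-1}t_2^{-1}$ is nonzero in $H$.

\begin{proof}[Proof of Theorem~\ref{thm:three}]
Let $d=3$. The rings $C$ and $C[x]$ are coherent by Theorem~\ref{thm:AC}. By Lemmas~\ref{lem:normal} and~\ref{lem:gauss}, saturations of finitely generated ideals of $C[x]$ are finitely generated, so $R[x]$ is coherent by Lemma~\ref{lem:trivial}(ii). In two or more variables, coherence fails by Corollary~\ref{cor:bad}.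
\end{proof}

\section{Up to $d-2$ variables: codimension two}\label{sec:many}

In several variables a saturation is no longer described by one polynomial. We shall identify the missing part of $I^{\mathrm{sat}}$ with an $\mathfrak m$-torsion module and compute it by Proposition~\ref{prop:compare}(b). The only term there that is not visibly finite is $H^1_{\mathfrak m}(M)$. For a module $M$ over a $D$-algebra let
\[
\mathcal D(M)=\ker\Big(\bigoplus_eM_{t_e}\to\bigoplus_{e<e'}M_{t_et_{e'}}\Big)
\]
be the module of \v{C}ech $1$-cocycles, so that $H^1_{\mathfrak m}(M)$ is the quotient of $\mathcal D(M)$ by the image of $M$. Since localization is exact, the functor $\mathcal D$ is left exact. A cocycle is a compatible family of sections defined away from the zero set of $\mathfrak m$, and the next lemma says that such families form a finite module when this set has codimension at least two in each component that matters.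

\begin{lemma}\label{lem:hartogs}
Let $\Lambda$ be a $D$-algebra that is finitely generated as a $k$-algebra, and let $M$ be a finitely generated $\Lambda$-module. Suppose that for every $\mathfrak q\in\operatorname{Ass}(M)$ with $\mathfrak q\not\supseteq\mathfrak m\Lambda$, every prime of $\Lambda/\mathfrak q$ containing the image of $\mathfrak m$ has height at least two. Then $H^1_{\mathfrak m}(M)$ is finitely generated over $\Lambda$.
\end{lemma}

\begin{proof}
We show that $\mathcal D(M)$ is finitely generated. Since $\Lambda$ is Noetherian and $\mathcal D$ is left exact, this property passes to submodules, and it passes to $M$ from a submodule $M'$ and the quotient $M/M'$. It also passes to finite direct sums.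

\emph{Reduction to $M=\Lambda/\mathfrak q$.} The module $\mathcal D(M)$ depends only on the localizations $M_{t_e}$ and $M_{t_et_{e'}}$, so we may replace $M$ by $M/\Gamma_{\mathfrak m}(M)$, whose associated primes are the $\mathfrak q\in\operatorname{Ass}(M)$ not containing $\mathfrak m\Lambda$. A primary decomposition of $0$ embeds this module in a finite direct sum of finitely generated modules, each having one of these $\mathfrak q$ as its only associated prime. So let $\operatorname{Ass}(M)=\{\mathfrak q\}$ with $\mathfrak q\not\supseteq\mathfrak m\Lambda$, and put $\mathcal O=\Lambda/\mathfrak q$. Then every $a\notin\mathfrak q$ is a nonzerodivisor on $M$, and a power of $\mathfrak q$ kills $M$. The submodules $M_i=(0:_M\mathfrak q^i)$ form a finite filtration from $0$ to $M$, and $\mathfrak q$ kills $M_{i+1}/M_i$. This factor is torsion-free over $\mathcal O$: if $a\notin\mathfrak q$ and $ay\in M_i$, then $a\mathfrak q^iy=0$, so $\mathfrak q^iy=0$ and $y\in M_i$. A finitely generated torsion-free module over the domain $\mathcal O$ embeds in some $\mathcal O^b$. It remains to treat $\mathcal D(\mathcal O)$.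

\emph{The case of a domain.} If $t_e\in\mathfrak q$, then $\mathcal O_{t_e}=0$ and $\mathcal O_{t_et_{e'}}=0$. For the other indices, of which there is at least one, all localizations lie in the fraction field of $\mathcal O$, and the cocycle condition says that the components are equal. So $\mathcal D(\mathcal O)=\bigcap_{t_e\notin\mathfrak q}\mathcal O_{t_e}$. Let $\widetilde{\mathcal O}$ be the normalization, and let $\mathfrak P$ be a prime of height one of $\widetilde{\mathcal O}$. Finite extensions preserve dimension, so $\dim\widetilde{\mathcal O}=\dim\mathcal O$ and $\dim\widetilde{\mathcal O}/\mathfrak P=\dim\mathcal O/(\mathfrak P\cap\mathcal O)$, and the height formula for affine domains shows that $\mathfrak P\cap\mathcal O$ has height one. By hypothesis it does not contain the image of $\mathfrak m$. So some $t_e$ is not in $\mathfrak P$, and $\mathcal D(\mathcal O)\subset\mathcal O_{t_e}\subset\widetilde{\mathcal O}_{\mathfrak P}$. A Noetherian integrally closed domain is the intersection, inside its fraction field, of its localizations at the primes of height one; if there are none,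 it is a field. Hence $\mathcal D(\mathcal O)\subset\widetilde{\mathcal O}$, which is a finite $\mathcal O$-module.
\end{proof}

The height hypothesis cannot be dropped. For the ring $D'$ in the proof of Proposition~\ref{prop:bad}, where $\mathfrak mD'=t_dD'$ is a prime of height one, $t_d$ divides every $t_e$, so $\mathcal D(D')=D'[1/t_d]$ and $H^1_{\mathfrak m}(D')=D'[1/t_d]/D'$ is not finitely generated.

\begin{proposition}\label{prop:good}
Let $X$ consist of $r\le d-2$ variables. Then $I^{\mathrm{sat}}$ is finitely generated for every finitely generated ideal $I$ of $P=C[X]$.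
\end{proposition}

\begin{proof}
Put $P_n=C_n[X]$, let $K_n$ be the fraction field of $C_n$, and choose $n$ such that $I$ has generators in $P_n$. We first saturate at the Noetherian level. Let $I_n=IK[X]\cap P_n$ and $N=P_n/I_n$. Then $N$ is a finitely generated $S_n$-module killed by $c$. It embeds in the $K$-vector space $K[X]/IK[X]$, so it is torsion-free over $C_n$, and $N\subset N\otimes_{C_n}K_n$. The ideal $I_nP$ is finitely generated, and $I\subset I_nP\subset I^{\mathrm{sat}}$. So it suffices to show that $U=I^{\mathrm{sat}}/I_nP$ is finitely generated. The two inclusions show that $f\in P$ lies in $I^{\mathrm{sat}}$ if and only if $\varepsilon f\in I_nP$ for some $0\ne\varepsilon\in C$. Thus $U$ is the $C$-torsion submodule of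
\[
P/I_nP=N\otimes_{C_n}C=N\otimes_{S_n}S,
\]
where the last equality holds because $cN=0$ and $S/cS=P$.

We use twice the following observation. Let $E$ be a domain containing $C_n$ and flat over it. Then $N\otimes_{C_n}E$ embeds in $(N\otimes_{C_n}K_n)\otimes_{K_n}(K_n\otimes_{C_n}E)$, which is a free module over a localization of $E$; so $N\otimes_{C_n}E$ is torsion-free over $E$.

\emph{Step 1: $U=\Gamma_{\mathfrak m}(N\otimes_{S_n}S)$.} By Lemma~\ref{lem:rings}(d), $E=C[1/t_e]$ is flat over $C_n$. So $(N\otimes_{C_n}C)_{t_e}$ is torsion-free over $C$, and $U_{t_e}=0$ for all $e$. Conversely, an $\mathfrak m$-torsion element is killed by a power of $t_1\ne0$.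

\emph{Step 2: reduction to $H^1_{\mathfrak m}(M)$.} By Proposition~\ref{prop:compare}(b), $U\cong G\otimes_{T_n}T$, where $G$ is an extension of a submodule of $\Gamma_{\mathfrak m}(N\otimes_{S_n}T_n)$ by $H^1_{\mathfrak m}(M)$, with $M=\operatorname{Tor}_1^{S_n}(N,T_n)$. Both modules are $\mathfrak m$-torsion by (C2), so $G$ is $\mathfrak m$-torsion. The first is finitely generated because $T_n$ is Noetherian. If $H^1_{\mathfrak m}(M)$ is finitely generated over $T_n$, then so is $G$, and $U$ is finitely generated over $S$, hence over $P$, by Lemma~\ref{lem:transfer}.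

\emph{Step 3: the hypothesis of Lemma~\ref{lem:hartogs} holds for $\Lambda=T_n$ and $M$.} Let $\mathfrak q\in\operatorname{Ass}(M)$ with $t_e\notin\mathfrak q$. By Proposition~\ref{prop:compare}(c), $M_{t_e}\cong N\otimes_{C_n}B_n[1/t_e]$. The domain $E=B_n[1/t_e]$ contains $C_n$ and is flat over it by Lemma~\ref{lem:rings}(c) and (d), so $M_{t_e}$ is torsion-free over $B_n$. Write $\mathfrak q$ as the annihilator of $y\in M$. No power of $t_e$ lies in $\mathfrak q$, so $y$ has nonzero image in $M_{t_e}$, and therefore $\mathfrak q\cap B_n=0$. Hence $\mathcal O=T_n/\mathfrak q$ is an affine domain containing $B_n$, and $\dim\mathcal O\ge\dim B_n$ by comparison of transcendence degrees. Let $\mathfrak p$ be a prime of $\mathcal O$ containing the image of $\mathfrak m$. Then $\mathcal O/\mathfrak p$ is a quotient of the polynomial ring $(B_n/\mathfrak mB_n)[X]$, which has dimension $\dim B_n-d+r$. Therefore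
\[
\operatorname{ht}\mathfrak p=\dim\mathcal O-\dim\mathcal O/\mathfrak p\ \ge\ \dim B_n-(\dim B_n-d+r)=d-r\ \ge\ 2 .
\]
This inequality is the only place where $r\le d-2$ is used. By Lemma~\ref{lem:hartogs}, $H^1_{\mathfrak m}(M)$ is finitely generated, which completes the proof.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:all}]
If $r\le d-2$, then $C[x_1,\dots,x_r]$ is coherent by Theorem~\ref{thm:AC}, and saturations of its finitely generated ideals are finitely generated by Proposition~\ref{prop:good}; so $R^{(d)}[x_1,\dots,x_r]$ is coherent by Lemma~\ref{lem:trivial}(ii). If $r\ge d-1$, it is not coherent by Corollary~\ref{cor:bad}.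
\end{proof}

\begin{thebibliography}{9}

\bibitem{Glaz}
S.~Glaz, \emph{Commutative Coherent Rings}, Lecture Notes in Mathematics 1371.

\end{thebibliography}
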